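\title{$\omega_2$-good points of $\mathbb{N}^*$ exist in ZFC}

\begin{abstract}
Keisler's notion of a $\kappa$-good ultrafilter makes sense for a point of any topological space. We prove in ZFC that $\mathbb{N}^*=\beta\mathbb{N}\setminus\mathbb{N}$ contains $2^{2^\omega}$ points that are $\omega_2$-good. The proof splits into two cases. Under CH the $\omega_2$-good points are exactly the P-points. If CH fails, we construct $\omega_2$-good points that are not P-points, and their lower cofinality can be any regular cardinal between $\omega_2$ and $2^\omega$. We also show that every $(2^\omega)^+$-good point of $\mathbb{N}^*$ is a P-point, and we characterize $\omega_2$-goodness of non-P-points combinatorially.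
\end{abstract}

\section{The question and the results}

Let $\mathbb{N}=\omega=\{0,1,2,\dots\}$ be discrete, let $\beta\mathbb{N}$ be its Stone--\v{C}ech compactification, the space of ultrafilters on $\mathbb{N}$, and let $\mathbb{N}^*=\beta\mathbb{N}\setminus\mathbb{N}$ be the subspace of nonprincipal ultrafilters. For a set $I$, $[I]^{<\omega}$ is the set of finite subsets of $I$. We write $\mathfrak{c}=2^\omega$.

\begin{definition}\label{def:good}
Let $X$ be a topological space, $p\in X$, and $\kappa$ a cardinal. A function $f$ from $[\lambda]^{<\omega}$ to the neighborhoods of $p$ is \emph{antimonotone} if $\sigma\subseteq\tau$ implies $f(\tau)\subseteq f(\sigma)$, and \emph{multiplicative} if $f(\sigma\cup\tau)=f(\sigma)\cap f(\tau)$ for all $\sigma,\tau$. The point $p$ is \emph{$\kappa$-good in $X$} if for every cardinal $\lambda<\kappa$ and every antimonotone $f$ from $[\lambda]^{<\omega}$ to the neighborhoods of $p$ there is a multiplicative $g$ from $[\lambda]^{<\omega}$ to the neighborhoods of $p$ with $g(\sigma)\subseteq f(\sigma)$ for all $\sigma$.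
\end{definition}

The $\kappa$-good ultrafilters on a set $D$, in Keisler's sense, are exactly the $\kappa$-good points of $\beta D$. A multiplicative $g$ satisfies $g(\sigma)=\bigcap_{\alpha\in\sigma}g(\{\alpha\})$ for $\sigma\neq\emptyset$. So goodness asks for one neighborhood per index such that every finite intersection of them lies inside the neighborhood that $f$ prescribes for that finite set of indices. The condition becomes stronger as $\kappa$ grows. Two examples show where it starts to have content.

\begin{example}\label{ex:omega1}
Every point of every space is $\omega_1$-good. For $\lambda\le\omega$ put $g(\emptyset)=f(\emptyset)$ and $g(\sigma)=f(\{0,\dots,\max\sigma\})$ for $\sigma\ne\emptyset$. The values of $g$ form a chain that decreases with $\max\sigma$, so $g$ is multiplicative, and $g(\sigma)\subseteq f(\sigma)$ because $\sigma\subseteq\{0,\dots,\max\sigma\}$.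
\end{example}

\begin{example}\label{ex:betaN}
No $p\in\mathbb{N}^*$ is $\omega_2$-good in $\beta\mathbb{N}$. For $\sigma\in[\omega_1]^{<\omega}$ let $f(\sigma)$ be the closure in $\beta\mathbb{N}$ of $\{m\in\mathbb{N}:m\ge|\sigma|\}$, and suppose that $g$ is a multiplicative refinement. Each $g(\{\alpha\})$ meets $\mathbb{N}$, so some $m\in\mathbb{N}$ lies in $g(\{\alpha\})$ for uncountably many $\alpha$. If $\sigma$ consists of $m+1$ such $\alpha$, then $m\in g(\sigma)\subseteq f(\sigma)$, that is, $m\ge m+1$.
\end{example}

Thus $\omega_2$ is the first cardinal at which goodness can fail, and in $\beta\mathbb{N}$ it fails at every nonisolated point. The obstruction in Example~\ref{ex:betaN} lives on finite subsets of $\mathbb{N}$, which $\mathbb{N}^*$ does not see: there $f(\sigma)\cap\mathbb{N}^*=\mathbb{N}^*$ for all $\sigma$. This leads to the following question, which has been asked in print.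

\medskip
\noindent\textbf{Question.} \emph{Does ZFC prove that some point of $\mathbb{N}^*$ is $\omega_2$-good in $\mathbb{N}^*$?}
\medskip

From now on ``good'' means good in $\mathbb{N}^*$. Write $A\subseteq^*B$ if $A\setminus B$ is finite. A \emph{P-point} is a $p\in\mathbb{N}^*$ such that for any countably many members of $p$ some $Z\in p$ is $\subseteq^*$ each of them. Two facts are known. Every P-point is $\omega_2$-good (we recall the proof in Proposition~\ref{prop:Pgood}). And ZFC does not prove that there is a $(2^\omega)^+$-good point: adding $\omega_2$ Cohen reals to a model of CH gives a model with no such point.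

These facts suggest a negative answer. The construction of P-points in Proposition~\ref{prop:Rudin} below uses CH; under CH the cardinals $\omega_2$ and $(2^\omega)^+$ coincide, and for $(2^\omega)^+$ existence is not provable. Nevertheless the answer is positive, because the failure of CH is itself a resource: it gives room for $\omega_2$ independent copies of a certain combinatorial object on $\mathbb{N}$.

\begin{theorem}\label{thm:main}
ZFC proves that there is an $\omega_2$-good point in $\mathbb{N}^*$; in fact there are $2^{2^\omega}$ of them.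
\end{theorem}

For the other results we need the order of the ultrapower of $\omega$ by $p$. We abbreviate $\{x:v(x)\ge n\}$ by $\{v\ge n\}$, and likewise for similar sets. For $p\in\mathbb{N}^*$, a function $v:\mathbb{N}\to\omega$ is \emph{$p$-infinite} if $\{v\ge n\}\in p$ for all $n$, and $u\le_p v$ means $\{u\le v\}\in p$. A set $\mathcal{U}$ of $p$-infinite functions is \emph{coinitial} if for every $p$-infinite $v$ there is $u\in\mathcal{U}$ with $u\le_pv$. The \emph{lower cofinality} $\mathrm{lcf}(p)$ is the least size of a coinitial set. It measures how hard it is to approach the constants from above in the ultrapower.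

\begin{theorem}\label{thm:construction}
If $\kappa$ is regular and $\omega_2\le\kappa\le\mathfrak{c}$, there are $2^{2^\omega}$ points $p\in\mathbb{N}^*$ that are $\omega_2$-good, are not P-points, and have $\mathrm{lcf}(p)=\kappa$.
\end{theorem}

\begin{theorem}\label{thm:lower}
Let $\kappa\ge\omega$ be a cardinal and let $p\in\mathbb{N}^*$ be $\kappa^+$-good and not a P-point. Then any $\kappa$ many $p$-infinite functions have a $p$-infinite $\le_p$-lower bound. Consequently:
\begin{enumerate}
\item[(a)] every $(2^\omega)^+$-good point of $\mathbb{N}^*$ is a P-point;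
\item[(b)] an $\omega_2$-good non-P-point exists in $\mathbb{N}^*$ if and only if CH fails.
\end{enumerate}
\end{theorem}

So under CH the $\omega_2$-good points are exactly the P-points, and the construction behind Theorem~\ref{thm:construction} has no counterpart under CH. For the last theorem, and for the whole paper, fix injections $e_\alpha:\alpha\to\omega$ for $\alpha<\omega_1$; they exist because each such $\alpha$ is countable.

\begin{theorem}\label{thm:char}
A non-P-point $p\in\mathbb{N}^*$ is $\omega_2$-good if and only if
\begin{enumerate}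
\item[(i)] any $\omega_1$ many $p$-infinite functions have a $p$-infinite $\le_p$-lower bound, and
\item[(ii)] for each $p$-infinite $u$ there are $C_\alpha\in p$ $(\alpha<\omega_1)$ with $C_\alpha\cap C_\beta\subseteq^*\{u>e_\alpha(\beta)\}$ for all $\beta<\alpha$.
\end{enumerate}
\end{theorem}

\begin{remark}
In the model obtained by adding $\omega_2$ Cohen reals to a model of CH we have $2^\omega=\omega_2$, so by the fact quoted above there is no $\omega_3$-good point there. Hence $\omega_2$ cannot be replaced by $\omega_3$ in Theorem~\ref{thm:main}. Nothing else in the paper depends on a quoted fact about good points.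
\end{remark}

Section~\ref{sec:reduction} turns goodness into a statement about subsets of $\mathbb{N}$ and settles the case of CH. Section~\ref{sec:diagonal} introduces the diagonal sets that replace pseudo-intersections when $p$ is not a P-point, and proves Theorems~\ref{thm:lower} and~\ref{thm:char}. Sections~\ref{sec:matrices}--\ref{sec:ultrafilter} prove Theorem~\ref{thm:construction}.

\section{Reduction to subsets of $\mathbb{N}$, and the case of CH}\label{sec:reduction}

For $B\subseteq\mathbb{N}$ put $B^*=\{p\in\mathbb{N}^*:B\in p\}$. These sets are clopen and form a base of $\mathbb{N}^*$, so every neighborhood of $p$ contains $B^*$ for some $B\in p$. We have $(A\cap B)^*=A^*\cap B^*$. Also $A^*\subseteq B^*$ if and only if $A\subseteq^*B$, since $A\setminus B$ belongs to a nonprincipal ultrafilter exactly when it is infinite. There are at most $2^{2^\omega}$ points in $\mathbb{N}^*$, so in the counting statements only the lower bound needs proof.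

Let $p\in\mathbb{N}^*$, let $I$ be a set, and let $f:[I]^{<\omega}\to p$ be antimonotone; the values of $f$ are now subsets of $\mathbb{N}$. A \emph{solution} of $f$ is a family of sets $C_\xi\in p$ $(\xi\in I)$ with
\[
\bigcap_{\xi\in\sigma}C_\xi\subseteq^*f(\sigma)\qquad\text{for all finite nonempty }\sigma\subseteq I.
\]

\begin{lemma}\label{lem:reduction}
Let $p\in\mathbb{N}^*$.
\begin{enumerate}
\item[(a)] If $p$ is $\kappa^+$-good and $|I|\le\kappa$, every antimonotone $f:[I]^{<\omega}\to p$ has a solution.
\item[(b)] If every antimonotone $f:[\omega_1]^{<\omega}\to p$ has a solution, then $p$ is $\omega_2$-good.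
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Identify $I$ with the cardinal $|I|<\kappa^+$. Let $g$ be a multiplicative refinement of $\sigma\mapsto f(\sigma)^*$ and choose $C_\xi\in p$ with $C_\xi^*\subseteq g(\{\xi\})$. For $\sigma\neq\emptyset$ we get $(\bigcap_{\xi\in\sigma}C_\xi)^*\subseteq\bigcap_{\xi\in\sigma}g(\{\xi\})=g(\sigma)\subseteq f(\sigma)^*$.

(b) Let $f_0$ be an antimonotone function from $[\lambda]^{<\omega}$ to the neighborhoods of $p$, where $\lambda\le\omega_1$. The function $\sigma\mapsto f_0(\sigma\cap\lambda)$ on $[\omega_1]^{<\omega}$ is antimonotone and extends $f_0$, and a multiplicative refinement of it restricts to one of $f_0$. So we may assume $\lambda=\omega_1$. Choose $B_\sigma\in p$ with $B_\sigma^*\subseteq f_0(\sigma)$ and put $f(\sigma)=\bigcap_{\tau\subseteq\sigma}B_\tau\in p$. Then $f$ is antimonotone and $f(\sigma)^*\subseteq f_0(\sigma)$. Let $(C_\alpha)$ be a solution of $f$, and put $g(\emptyset)=f(\emptyset)^*$ and $g(\sigma)=\bigcap_{\alpha\in\sigma}C_\alpha^*$ for $\sigma\ne\emptyset$. Then $g(\sigma)\subseteq f(\sigma)^*\subseteq f_0(\sigma)$ for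 all $\sigma$. The identity $g(\sigma\cup\tau)=g(\sigma)\cap g(\tau)$ holds by definition if $\sigma,\tau\neq\emptyset$; if $\tau=\emptyset$ it holds because $g(\sigma)\subseteq f(\sigma)^*\subseteq f(\emptyset)^*=g(\emptyset)$.
\end{proof}

In Example~\ref{ex:omega1} each index has finitely many predecessors, and one value of $f$ takes care of all finite sets with a given maximum. An index $\alpha<\omega_1$ has countably many predecessors, which $e_\alpha$ lists. For antimonotone $f:[\omega_1]^{<\omega}\to p$, $\alpha<\omega_1$ and $n<\omega$ put
\begin{equation}\label{eq:V}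
V^\alpha_n=f\bigl(\{\alpha\}\cup\{\beta<\alpha:e_\alpha(\beta)<n\}\bigr)\in p .
\end{equation}
The argument of $f$ is finite because $e_\alpha$ is injective. Since $f$ is antimonotone, $V^\alpha_0\supseteq V^\alpha_1\supseteq\cdots$, and
\begin{equation}\label{eq:Vf}
V^\alpha_n\subseteq f(\sigma)\quad\text{if }\alpha=\max\sigma\text{ and }n>e_\alpha(\beta)\text{ for all }\beta\in\sigma\setminus\{\alpha\}.
\end{equation}

\begin{proposition}\label{prop:Pgood}
Every P-point is $\omega_2$-good.
\end{proposition}

\begin{proof}
Given $f$, choose $C_\alpha\in p$ with $C_\alpha\subseteq^*V^\alpha_n$ for all $n$. If $\alpha=\max\sigma$ and $n$ is large, then $\bigcap_{\delta\in\sigma}C_\delta\subseteq C_\alpha\subseteq^*V^\alpha_n\subseteq f(\sigma)$ by \eqref{eq:Vf}. Apply Lemma~\ref{lem:reduction}(b).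
\end{proof}

\begin{proposition}[W. Rudin]\label{prop:Rudin}
Under CH there are $2^{2^\omega}$ P-points.
\end{proposition}

\begin{proof}
Enumerate $\mathcal{P}(\mathbb{N})=\{X_\alpha:\alpha<\omega_1\}$. By recursion on the length of $s\in2^{<\omega_1}$ we define infinite sets $A_s\subseteq\mathbb{N}$ with $A_t\subseteq^*A_s$ whenever $t$ extends $s$. Put $A_\emptyset=\mathbb{N}$. If $s$ has length $\alpha$, let $A_{s0},A_{s1}$ be disjoint infinite subsets of $A_s\cap X_\alpha$ if this set is infinite, and of $A_s\setminus X_\alpha$ otherwise. If $s$ has limit length $\alpha$, fix $\beta_0<\beta_1<\cdots$ cofinal in $\alpha$. Each set $\bigcap_{i\le n}A_{s\upharpoonright\beta_i}$ is infinite, as it contains all but finitely many points of $A_{s\upharpoonright\beta_n}$. Pick distinct points $a_n$ in these sets and let $A_s=\{a_n:n<\omega\}$; then $A_s\subseteq^*A_{s\upharpoonright\beta}$ for all $\beta<\alpha$.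

For $b\in2^{\omega_1}$ let $p_b=\{X:A_{b\upharpoonright\alpha}\subseteq^*X\text{ for some }\alpha<\omega_1\}$. This is a filter of infinite sets that contains all cofinite sets, and it contains $X_\alpha$ or its complement because one of them includes $A_{b\upharpoonright(\alpha+1)}$. So $p_b\in\mathbb{N}^*$. Given countably many members of $p_b$, take $\alpha<\omega_1$ above all their witnesses; then $A_{b\upharpoonright\alpha}\in p_b$ is $\subseteq^*$ each of them. If $b\ne b'$ and $s$ is their longest common initial segment, one of $p_b,p_{b'}$ contains $A_{s0}$ and the other contains the disjoint set $A_{s1}$. So there are $2^{\omega_1}=2^{2^\omega}$ P-points.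
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main} from Theorem~\ref{thm:construction}]
If CH holds, use Propositions~\ref{prop:Pgood} and~\ref{prop:Rudin}. If CH fails, then $\omega_2\le\mathfrak{c}$, and Theorem~\ref{thm:construction} applies with $\kappa=\omega_2$.
\end{proof}

We record two facts about $p$-infinite functions. Note first that the minimum of finitely many $p$-infinite functions is $p$-infinite. Say that $v$ is \emph{finite-to-one on $Z$} if $Z\cap\{v\le n\}$ is finite for every $n$.

\begin{lemma}\label{lem:infinite}
Let $p\in\mathbb{N}^*$.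
\begin{enumerate}
\item[(a)] A set of $p$-infinite functions that has a $p$-infinite $\le_p$-lower bound is not coinitial.
\item[(b)] $p$ is a P-point if and only if every $p$-infinite function is finite-to-one on some member of $p$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $b$ be the lower bound and $b'=\max(b-1,0)$. Then $b'$ is $p$-infinite. If $v$ is in the set, then $b'<v$ on $\{b\ge1\}\cap\{b\le v\}\in p$, so $v\le_pb'$ fails.

(b) If $p$ is a P-point and $v$ is $p$-infinite, take $Z\in p$ with $Z\subseteq^*\{v\ge n+1\}$ for all $n$; then $v$ is finite-to-one on $Z$. Conversely, let $X_n\in p$ $(n<\omega)$ be given. Put $W_0=\mathbb{N}$ and $W_n=(X_0\cap\dots\cap X_{n-1})\setminus\{0,\dots,n-1\}$ for $n\ge1$. The $W_n\in p$ decrease and $x\notin W_{x+1}$, so $w(x)=\max\{n:x\in W_n\}$ is defined, and $\{w\ge n\}=W_n$. Thus $w$ is $p$-infinite. If $w$ is finite-to-one on $Z\in p$, then $Z\setminus W_{n+1}=Z\cap\{w\le n\}$ is finite, so $Z\subseteq^*X_n$ for all $n$.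
\end{proof}

\section{Diagonal sets}\label{sec:diagonal}

If $p$ is not a P-point, the sequence $V^\alpha_0\supseteq V^\alpha_1\supseteq\cdots$ need not have a pseudo-intersection in $p$. The difficulty, and the way around it, are visible as soon as one index has infinitely many predecessors.

\begin{example}\label{ex:omegaplus1}
Take the index set $\omega+1$ in its natural order. Let $p$ be a non-P-point and let $W_0\supseteq W_1\supseteq\cdots$ be members of $p$ such that no $Z\in p$ is $\subseteq^*$ all of them. Put $f(\sigma)=W_{|\sigma|}$ if $\omega\in\sigma$ and $f(\sigma)=\mathbb{N}$ otherwise; this is antimonotone. If we choose $C_n$ looking only at the indices $\le n$, we may well take $C_n=\mathbb{N}$. Then $C_\omega=C_0\cap\dots\cap C_{n-1}\cap C_\omega$ must be $\subseteq^*W_{n+1}$ for every $n$, and no such $C_\omega\in p$ exists. So the earlier sets have to shrink in anticipation of the later index.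

Here is how to shrink them, for an arbitrary antimonotone $f:[\omega+1]^{<\omega}\to p$. Let $V_n=f(\{0,\dots,n-1\}\cup\{\omega\})$ and let $v(x)=\max(\{n\le x:x\in V_n\}\cup\{0\})$ measure how deep $x$ lies in the sequence $(V_n)$. This $v$ is $p$-infinite, since $\{v\ge n\}\supseteq V_n\setminus\{0,\dots,n-1\}$, and $x\in V_{v(x)}$ for all $x\in V_0$. Put $C_\omega=V_0$ and $C_n=f(\{0,\dots,n\})\cap\{v>n\}$. If $\omega\in\sigma$ and $n$ is the largest finite element of $\sigma$, every $x\in C_n\cap C_\omega$ satisfies $x\in V_{v(x)}\subseteq V_{n+1}\subseteq f(\sigma)$. If $\sigma=\{\omega\}$, then $C_\omega=f(\sigma)$, and if $\sigma\subseteq\omega$, then $C_{\max\sigma}\subseteq f(\sigma)$.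
\end{example}

In the example $C_\omega$ is not almost contained in all $V_n$. Instead each point $x\in C_\omega$ lies in $V_{v(x)}$, and membership in $C_n$ forces $v(x)$ to be large enough. With $\omega_1$ indices every $\alpha$ has its own depth function $u_\alpha$, and $C_\beta$ cannot shrink once for each of the uncountably many $\alpha>\beta$. But we only need $u_\alpha>e_\alpha(\beta)$ on $C_\alpha\cap C_\beta$, and only up to a finite set.

\begin{lemma}[Diagonal criterion]\label{lem:diagonal}
Let $p\in\mathbb{N}^*$, let $f:[\omega_1]^{<\omega}\to p$ be antimonotone, and let $V^\alpha_n$ be as in \eqref{eq:V}. Suppose that $C_\alpha\in p$ and $u_\alpha:C_\alpha\to\omega$ $(\alpha<\omega_1)$ satisfy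
\begin{enumerate}
\item[(D1)] $x\in V^\alpha_{u_\alpha(x)}$ for all $x\in C_\alpha$;
\item[(D2)] if $\beta<\alpha$, then $u_\alpha(x)>e_\alpha(\beta)$ for all but finitely many $x\in C_\alpha\cap C_\beta$.
\end{enumerate}
Then $(C_\alpha)$ is a solution of $f$.
\end{lemma}

\begin{proof}
Let $\sigma\ne\emptyset$ be finite and $\alpha=\max\sigma$. By (D2), all but finitely many $x\in\bigcap_{\delta\in\sigma}C_\delta$ satisfy $u_\alpha(x)>e_\alpha(\beta)$ for all $\beta\in\sigma\setminus\{\alpha\}$. For such $x$, (D1) and \eqref{eq:Vf} give $x\in V^\alpha_{u_\alpha(x)}\subseteq f(\sigma)$.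
\end{proof}

The two conditions pull in opposite directions. For a set in $p$ to satisfy (D1), $u_\alpha$ must be small compared with the depth function of $(V^\alpha_n)_n$; (D2) asks $u_\alpha$ to be large. Theorems~\ref{thm:lower} and~\ref{thm:char} show that for non-P-points these two demands are not only sufficient but forced.

\begin{proof}[Proof of Theorem~\ref{thm:lower}]
By Lemma~\ref{lem:infinite}(b) fix a $p$-infinite $w$ that is not finite-to-one on any member of $p$. Let $v_\alpha$ $(\alpha<\kappa)$ be $p$-infinite. A lower bound for the functions $\min(v_\alpha,w)$ is one for the $v_\alpha$, so we may assume $v_\alpha\le w$.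

The sets $\{v_\alpha>n\}\in p$ depend on two parameters, and goodness lets us separate them. Let $I=(\{0\}\times\omega)\cup(\{1\}\times\kappa)$, a set of size $\kappa$, and let
\[
f(\sigma)=\{x:v_\alpha(x)>n\text{ whenever }(0,n),(1,\alpha)\in\sigma\}.
\]
This is a finite intersection of members of $p$, and $f$ is antimonotone. By Lemma~\ref{lem:reduction}(a) it has a solution. Call its members $X_n$ for the indices $(0,n)$ and $Y_\alpha$ for the indices $(1,\alpha)$. Then
\begin{equation}\label{eq:XY}
X_n\cap Y_\alpha\cap\{v_\alpha\le n\}\text{ is finite for all }n<\omega,\ \alpha<\kappa .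
\end{equation}
Let $b(x)=\max\{n\le w(x):x\in\bigcap_{i<n}X_i\}$, where $n=0$ always qualifies. Then $\{b\ge n\}=\{w\ge n\}\cap\bigcap_{i<n}X_i\in p$, so $b$ is $p$-infinite.

If the sets in \eqref{eq:XY} were empty we would have $b\le v_\alpha$ on $Y_\alpha$. The finite errors for different $n$ may add up to an infinite set, and the choice of $w$ keeps this set out of $p$. Indeed, suppose that $b\le_pv_\alpha$ fails. Then $Z=Y_\alpha\cap\{b>v_\alpha\}\in p$. If $x\in Z$ and $v_\alpha(x)=m$, then $b(x)\ge m+1$, so $x\in X_m\cap Y_\alpha\cap\{v_\alpha\le m\}$. By \eqref{eq:XY}, $Z\cap\{v_\alpha=m\}$ is finite for each $m$. Since $v_\alpha\le w$, the set $Z\cap\{w\le n\}\subseteq Z\cap\{v_\alpha\le n\}$ is finite for each $n$. So $w$ is finite-to-one on $Z\in p$, a contradiction. Hence $b\le_pv_\alpha$ for all $\alpha<\kappa$.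

(a) Suppose that a $(2^\omega)^+$-good point $p$ is not a P-point. There are at most $2^\omega$ functions $\mathbb{N}\to\omega$, so the set of all $p$-infinite functions has a $p$-infinite lower bound. This set is coinitial, contradicting Lemma~\ref{lem:infinite}(a).

(b) If CH holds, then $\omega_2=(2^\omega)^+$, and (a) shows that every $\omega_2$-good point is a P-point. If CH fails, apply Theorem~\ref{thm:construction}, whose proof does not use the present theorem, with $\kappa=\omega_2$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:char}]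
Let $p$ be $\omega_2$-good. Condition (i) is Theorem~\ref{thm:lower} with $\kappa=\omega_1$. For (ii), let $u$ be $p$-infinite and let $f(\sigma)=\{x:u(x)>e_\alpha(\beta)\text{ for all }\beta<\alpha\text{ in }\sigma\}\in p$. This $f$ is antimonotone. A solution $(C_\alpha)$, given by Lemma~\ref{lem:reduction}(a), satisfies $C_\alpha\cap C_\beta\subseteq^*f(\{\alpha,\beta\})=\{u>e_\alpha(\beta)\}$ for $\beta<\alpha$.

Conversely, assume (i) and (ii), and let $f:[\omega_1]^{<\omega}\to p$ be antimonotone. As in Example~\ref{ex:omegaplus1}, the function $v_\alpha(x)=\max(\{n\le x:x\in V^\alpha_n\}\cup\{0\})$ is $p$-infinite, and $x\in V^\alpha_{v_\alpha(x)}$ for all $x\in V^\alpha_0$. By (i) there is a $p$-infinite $u$ with $u\le_pv_\alpha$ for all $\alpha$. Take $C_\alpha$ for $u$ from (ii) and let $C'_\alpha=C_\alpha\cap\{u\le v_\alpha\}\cap V^\alpha_0\in p$. The sets $C'_\alpha$ and the functions $v_\alpha\upharpoonright C'_\alpha$ satisfy (D1) because $C'_\alpha\subseteq V^\alpha_0$. They satisfy (D2) because for $\beta<\alpha$ all but finitely many $x\in C'_\alpha\cap C'_\beta$ have $v_\alpha(x)\ge u(x)>e_\alpha(\beta)$.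 By Lemmas~\ref{lem:diagonal} and~\ref{lem:reduction}(b), $p$ is $\omega_2$-good.
\end{proof}

\begin{remark}\label{rem:hyp}
In both proofs the hypothesis that $p$ is not a P-point enters only through the function $w$, and it cannot be dropped. Under CH a P-point $p$ is $\omega_2$-good, but the at most $\omega_1$ many $p$-infinite functions have no $p$-infinite lower bound by Lemma~\ref{lem:infinite}(a).
\end{remark}

\begin{remark}
The sets $C_\alpha=\{u>h(\alpha)\}$ would satisfy (ii) if $h:\omega_1\to\omega$ had $e_\alpha(\beta)\le\max(h(\alpha),h(\beta))$ for all $\beta<\alpha$. No such $h$ exists: $h$ takes some value $m$ on an uncountable set, some $\alpha$ in this set has infinitely many predecessors in it, and $e_\alpha$ would map them injectively into $\{0,\dots,m\}$.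
\end{remark}

We now describe the plan for Theorem~\ref{thm:construction}. We secure (D2) in advance, independently of $p$, by building functions $u_\alpha$ with values in $\omega\cup\{\infty\}$ such that $u_\alpha>e_\alpha(\beta)$ almost everywhere on the set where both $u_\alpha$ and $u_\beta$ are finite. We secure (D1) by putting into $p$ the \emph{diagonal sets}
\begin{equation}\label{eq:C}
C(u,\vec V)=\{s:u(s)<\infty\text{ and }s\in V_{u(s)}\}
\end{equation}
for $u=u_\alpha$ and decreasing sequences $\vec V=\langle V_n:n<\omega\rangle$ in $p$. One family $(u_\alpha)$ cannot serve all such sequences: for infinite $\alpha$ the sets $V_n=\{u_\alpha>n\}$ will be in $p$, and for them $C(u_\alpha,\vec V)=\emptyset$. So $p$ is built in $\kappa$ stages, each stage $\gamma$ has a fresh family $(u^\gamma_\alpha)_{\alpha<\omega_1}$, and this family serves only the sequences that were put into $p$ before stage $\gamma$. As $\kappa\ge\omega_2$ is regular, the $\omega_1$ values of a given $f$ are all present at some stage.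

\section{Independent matrices}\label{sec:matrices}

A finite partial function $n$ from $\mathfrak{c}\times\omega_1$ to $\omega$ is \emph{admissible} if $n(\gamma,\alpha)>e_\alpha(\beta)$ whenever $(\gamma,\alpha),(\gamma,\beta)\in\operatorname{dom}n$ and $\beta<\alpha$. Admissibility relates only pairs with the same first coordinate; we use this repeatedly. For $E\subseteq S$ write $E^1=E$ and $E^0=S\setminus E$. An empty intersection of subsets of $S$ is $S$.

\begin{proposition}\label{prop:matrices}
There are a countably infinite set $S$, functions $u^\gamma_\alpha:S\to\omega\cup\{\infty\}$ $(\gamma<\mathfrak{c},\ \alpha<\omega_1)$ and sets $E_i\subseteq S$ $(i<\mathfrak{c})$ such that, with $D^\gamma_\alpha=\{u^\gamma_\alpha<\infty\}$: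
\begin{enumerate}
\item[(M1)] if $\beta<\alpha$, then $u^\gamma_\alpha(s)>e_\alpha(\beta)$ for all but finitely many $s\in D^\gamma_\alpha\cap D^\gamma_\beta$;
\item[(M2)] for every finite partial function $r$ from $\mathfrak{c}$ to $2$ and every admissible $n$, the set
\[
A(r,n)=\bigcap_{i\in\operatorname{dom}r}E_i^{\,r(i)}\ \cap\bigcap_{(\gamma,\alpha)\in\operatorname{dom}n}\{u^\gamma_\alpha\le n(\gamma,\alpha)\}
\]
is infinite.
\end{enumerate}
\end{proposition}

For fixed $\gamma$ we call the array of sets $\{u^\gamma_\alpha\le m\}$ $(\alpha<\omega_1,\ m<\omega)$ the $\gamma$-th \emph{matrix}. We shall mostly use (M1) in the form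
\begin{equation}\label{eq:M1}
\{u^\gamma_\alpha\le m\}\cap D^\gamma_\beta\text{ is finite if }\beta<\alpha\text{ and }m\le e_\alpha(\beta).
\end{equation}
So (M1) makes $A(r,n)$ finite for every inadmissible $n$, and (M2) says that there are no other constraints: none between different matrices, and none involving the sets $E_i$, which serve only to produce many ultrafilters. The value $\infty$ is needed. If all $D^\gamma_\beta$ were cofinite, then for infinite $\alpha$ the unboundedness of $e_\alpha$ and \eqref{eq:M1} would make every set $\{u^\gamma_\alpha\le m\}$ finite, against (M2).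

The difficulty is that each of countably many points $s$ must assign values to $\omega_1$ ordinals. We let $s$ be a finite object of some \emph{level} $k$ that assigns values to finitely many \emph{codes}, and the ordinal $\alpha$ reads off the value at its own code $t_\alpha(k)$. To enforce (M1), the order of $\alpha,\beta$ and the number $e_\alpha(\beta)$ must be computable from the two codes, at least for large $k$. So the code of $\alpha$ consists of a name for $\alpha$ and a list of names of those predecessors that $e_\alpha$ places below $k$.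

Fix distinct $x_\alpha\in2^\omega$ $(\alpha<\omega_1)$. For $k<\omega$, identified with $\{0,\dots,k-1\}$, let $T_k$ be the finite set of pairs $t=(a,b)$ where $a\in2^k$ and $b$ is a partial function from $k$ to $2^k$. Let
\[
t_\alpha(k)=\bigl(x_\alpha{\upharpoonright}k,\ \langle x_{e_\alpha^{-1}(j)}{\upharpoonright}k:\ j\in k\cap\operatorname{ran}e_\alpha\rangle\bigr)\in T_k .
\]
For $t=(a,b)$ and $t'=(a',b')$ in $T_k$ let
\[
\rho_k(t,t')=\min\bigl(\{j\in\operatorname{dom}b:b(j)=a'\}\cup\{k\}\bigr),
\]
the first place where the name of $t'$ occurs in the list of $t$. For instance, if $e_1(0)=m<k$, then $t_0(k)=(x_0{\upharpoonright}k,\emptyset)$ and $t_1(k)=(x_1{\upharpoonright}k,\{m\mapsto x_0{\upharpoonright}k\})$, so $\rho_k(t_1(k),t_0(k))=m$ and $\rho_k(t_0(k),t_1(k))=k$. For infinite $\beta<\alpha$ the name of $\alpha$ may occur by accident in the list of $\beta$, at infinitely many levels, because predecessors of $\beta$ may have names that agree with $x_\alpha$ up to $k$. The next lemma shows that such accidents happen later and later in the list, so that comparing the two values of $\rho_k$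 reveals the order.

\begin{lemma}\label{lem:codes}
If $\beta<\alpha<\omega_1$, then for all sufficiently large $k$ we have $t_\alpha(k)\neq t_\beta(k)$ and
\[
\rho_k(t_\alpha(k),t_\beta(k))=e_\alpha(\beta)<\rho_k(t_\beta(k),t_\alpha(k)).
\]
\end{lemma}

\begin{proof}
Let $m=e_\alpha(\beta)$. Take $k>m$ so large that $x_\alpha{\upharpoonright}k\ne x_\beta{\upharpoonright}k$; that $x_\beta{\upharpoonright}k\neq x_{\delta}{\upharpoonright}k$ for the finitely many $\delta<\alpha$ with $e_\alpha(\delta)<m$, all of which differ from $\beta$; and that $x_\alpha{\upharpoonright}k\ne x_\delta{\upharpoonright}k$ for the finitely many $\delta<\beta$ with $e_\beta(\delta)\le m$, all of which differ from $\alpha$ since $\delta<\beta<\alpha$. The first condition gives $t_\alpha(k)\ne t_\beta(k)$. The name $x_\beta{\upharpoonright}k$ occurs in the list of $t_\alpha(k)$ at place $m$, and by the second condition at no earlier place; this is the equality. By the third condition $x_\alpha{\upharpoonright}k$ does not occur in the list of $t_\beta(k)$ at any place $\le m$, and $k>m$; this is the inequality.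
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:matrices}]
Let $H_k$ be the finite set of partial functions $h$ from $T_k$ to $k$ such that for all distinct $t,t'\in\operatorname{dom}h$,
\begin{equation}\label{eq:H}
\rho_k(t,t')<\rho_k(t',t)\ \Longrightarrow\ h(t)>\rho_k(t,t').
\end{equation}
One $h\in H_k$ describes one matrix at one point. To get $\mathfrak{c}$ independent matrices we name them as well: fix distinct $z_i\in2^\omega$ $(i<\mathfrak{c})$. Let $S$ be the set of triples $s=(k,\varphi,\varepsilon)$ with $k<\omega$, $\varphi:2^k\to H_k$ and $\varepsilon:2^k\to2$; call $k$ the level of $s$. Each level is finite, and it is nonempty because $\emptyset\in H_k$. So $S$ is countably infinite. For $s=(k,\varphi,\varepsilon)$ put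
\[
u^\gamma_\alpha(s)=\begin{cases}\varphi(z_\gamma{\upharpoonright}k)(t_\alpha(k))&\text{if }t_\alpha(k)\in\operatorname{dom}\varphi(z_\gamma{\upharpoonright}k),\\ \infty&\text{otherwise,}\end{cases}
\]
and let $s\in E_i$ if and only if $\varepsilon(z_i{\upharpoonright}k)=1$.

(M1) Let $\beta<\alpha$ and let $s=(k,\varphi,\varepsilon)\in D^\gamma_\alpha\cap D^\gamma_\beta$ lie on a level $k$ at which the conclusion of Lemma~\ref{lem:codes} holds. Then $t=t_\alpha(k)$ and $t'=t_\beta(k)$ are distinct elements of the domain of $h=\varphi(z_\gamma{\upharpoonright}k)$, and $\rho_k(t,t')<\rho_k(t',t)$. By \eqref{eq:H}, $u^\gamma_\alpha(s)=h(t)>\rho_k(t,t')=e_\alpha(\beta)$. The remaining levels are finitely many and contain finitely many points.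

(M2) We find a point of $A(r,n)$ on every sufficiently high level. Let $\Gamma$ be the set of first coordinates of $\operatorname{dom}n$. Take $k$ so large that $k$ exceeds all values of $n$; that the restrictions $z_\gamma{\upharpoonright}k$ $(\gamma\in\Gamma)$ are distinct, and so are the $z_i{\upharpoonright}k$ $(i\in\operatorname{dom}r)$; and that the conclusion of Lemma~\ref{lem:codes} holds at $k$ for all pairs $\beta<\alpha$ of second coordinates of $\operatorname{dom}n$. For $\gamma\in\Gamma$ let $h_\gamma$ be the function $t_\alpha(k)\mapsto n(\gamma,\alpha)$ on $\{t_\alpha(k):(\gamma,\alpha)\in\operatorname{dom}n\}$. It is well defined since these codes are distinct, and its values are below $k$. To check \eqref{eq:H}, take two elements $t_\alpha(k),t_\beta(k)$ of its domain with $\beta<\alpha$. For $(t,t')=(t_\alpha(k),t_\beta(k))$ the requirement reads $n(\gamma,\alpha)>e_\alpha(\beta)$, which is admissibility. For $(t,t')=(t_\beta(k),t_\alpha(k))$ the hypothesis of \eqref{eq:H} is false. So $h_\gamma\in H_k$. Put $\varphi(z_\gamma{\upharpoonright}k)=h_\gamma$ for $\gamma\in\Gamma$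 and $\varphi=\emptyset$ elsewhere; put $\varepsilon(z_i{\upharpoonright}k)=r(i)$ for $i\in\operatorname{dom}r$ and $\varepsilon=0$ elsewhere. Then $s=(k,\varphi,\varepsilon)$ has $u^\gamma_\alpha(s)=n(\gamma,\alpha)$ on $\operatorname{dom}n$ and $s\in E_i^{\,r(i)}$ for $i\in\operatorname{dom}r$, so $s\in A(r,n)$.
\end{proof}

From now on only (M1) and (M2) are used. A bijection between $S$ and $\mathbb{N}$ carries all our notions from one set to the other, so we construct ultrafilters on $S$.

\section{The partial order of conditions}\label{sec:poset}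

Fix a regular $\kappa$ with $\omega_2\le\kappa\le\mathfrak{c}$. We use the matrices with $\gamma<\kappa$; this is where $\kappa\le\mathfrak{c}$ is needed. The sets $A(r,n)$ are the basic pieces out of which the ultrafilter is analyzed, and we organize them by a partial order that mirrors their intersection pattern.

A \emph{condition} is a pair $q=(r_q,n_q)$ where $r_q$ is a finite partial function from $\mathfrak{c}$ to $2$ and $n_q$ is an admissible finite partial function from $\kappa\times\omega_1$ to $\omega$. Let $\mathbb{Q}$ be the set of conditions and $A_q=A(r_q,n_q)$. Put $q\le q'$ if $r_q\supseteq r_{q'}$, $\operatorname{dom}n_q\supseteq\operatorname{dom}n_{q'}$, and $n_q\le n_{q'}$ on $\operatorname{dom}n_{q'}$. Then $q\le q'$ implies $A_q\subseteq A_{q'}$. Two conditions are \emph{compatible} if they have a common lower bound; an \emph{antichain} is a set of pairwise incompatible conditions; a subset $D$ of $P\subseteq\mathbb{Q}$ is \emph{dense in $P$} if every element of $P$ has an element of $D$ below it.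

\begin{lemma}\label{lem:meet}
If $q,q'$ are compatible, they have a greatest lower bound $q\wedge q'$, with $\operatorname{dom}n_{q\wedge q'}=\operatorname{dom}n_q\cup\operatorname{dom}n_{q'}$ and $A_{q\wedge q'}=A_q\cap A_{q'}$. If they are incompatible, $A_q\cap A_{q'}$ is finite.
\end{lemma}

\begin{proof}
If $r_q\cup r_{q'}$ is not a function, then $q,q'$ are incompatible and $A_q\cap A_{q'}\subseteq E_i\cap(S\setminus E_i)=\emptyset$ for some $i$. Otherwise let $r=r_q\cup r_{q'}$, and let $n$ have domain $\operatorname{dom}n_q\cup\operatorname{dom}n_{q'}$ and take the minimum of the available values. Then $A_q\cap A_{q'}=A(r,n)$, and a condition $q''$ is below both $q$ and $q'$ exactly when $r_{q''}\supseteq r$, $\operatorname{dom}n_{q''}\supseteq\operatorname{dom}n$ and $n_{q''}\le n$ on $\operatorname{dom}n$. If $n$ is admissible, $(r,n)$ is the greatest lower bound. If not, there are $(\gamma,\alpha),(\gamma,\beta)\in\operatorname{dom}n$ with $\beta<\alpha$ and $n(\gamma,\alpha)\le e_\alpha(\beta)$. A common lower bound $q''$ would have $n_{q''}(\gamma,\alpha)\le e_\alpha(\beta)$ and $(\gamma,\beta)\in\operatorname{dom}n_{q''}$,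 which is not admissible. So $q,q'$ are incompatible, and $A(r,n)\subseteq\{u^\gamma_\alpha\le n(\gamma,\alpha)\}\cap D^\gamma_\beta$ is finite by \eqref{eq:M1}.
\end{proof}

Recall the $\Delta$-system lemma for $\omega_2$: if $X_\xi$ $(\xi<\omega_2)$ are finite sets, there are $J\subseteq\omega_2$ of size $\omega_2$ and a finite set $R$, the \emph{root}, with $X_\xi\cap X_\eta=R$ for all distinct $\xi,\eta\in J$. Repetitions among the $X_\xi$ are harmless: if one set occurs $\omega_2$ times it serves as the root, and otherwise there are $\omega_2$ distinct sets.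

\begin{lemma}\label{lem:cc}
Every antichain of $\mathbb{Q}$ has size at most $\omega_1$.
\end{lemma}

\begin{proof}
Let $q_\xi$ $(\xi<\omega_2)$ be conditions, and let $\Gamma_\xi$ be the set of first coordinates of $\operatorname{dom}n_{q_\xi}$. Apply the $\Delta$-system lemma to the sets $\Gamma_\xi$ and then to the sets $\operatorname{dom}r_{q_\xi}$. This gives $J$ of size $\omega_2$ and roots $R$ and $R'$. There are at most $\omega_1$ finite partial functions from $R\times\omega_1$ to $\omega$ and finitely many functions from $R'$ to $2$. So there are distinct $\xi,\eta\in J$ such that $n_{q_\xi},n_{q_\eta}$ have the same restriction to $R\times\omega_1$ and $r_{q_\xi},r_{q_\eta}$ have the same restriction to $R'$. Then $r_{q_\xi}\cup r_{q_\eta}$ and $n=n_{q_\xi}\cup n_{q_\eta}$ are functions. For each $\gamma$, the restriction of $n$ to $\{\gamma\}\times\omega_1$ equals that of $n_{q_\xi}$ or that of $n_{q_\eta}$, so $n$ is admissible. Thus $q_\xi$ and $q_\eta$ are compatible.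
\end{proof}

The bound is attained: the conditions $(\emptyset,\{(0,\alpha)\mapsto0\})$, $\alpha<\omega_1$, are pairwise incompatible, since $0>e_\alpha(\beta)$ is impossible.

\begin{lemma}\label{lem:extend}
If $\gamma<\kappa$ and $A_q\cap D^\gamma_\alpha$ is infinite, there is $q_1\le q$ with $\operatorname{dom}n_{q_1}=\operatorname{dom}n_q\cup\{(\gamma,\alpha)\}$.
\end{lemma}

\begin{proof}
If $(\gamma,\alpha)\in\operatorname{dom}n_q$, take $q_1=q$. Otherwise extend $n_q$ by giving $(\gamma,\alpha)$ a value that exceeds $e_\alpha(\beta)$ for all $\beta<\alpha$ with $(\gamma,\beta)\in\operatorname{dom}n_q$. The extension is admissible unless $n_q(\gamma,\alpha')\le e_{\alpha'}(\alpha)$ for some $\alpha'>\alpha$ with $(\gamma,\alpha')\in\operatorname{dom}n_q$. In that case $A_q\cap D^\gamma_\alpha\subseteq\{u^\gamma_{\alpha'}\le n_q(\gamma,\alpha')\}\cap D^\gamma_\alpha$ would be finite by \eqref{eq:M1}.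
\end{proof}

For $\gamma\le\kappa$ let $\mathbb{Q}_\gamma=\{q\in\mathbb{Q}:\operatorname{dom}n_q\subseteq\gamma\times\omega_1\}$, the conditions that mention only the first $\gamma$ matrices, and let $q{\upharpoonright}\gamma=(r_q,\,n_q{\upharpoonright}(\gamma\times\omega_1))\in\mathbb{Q}_\gamma$. By Lemma~\ref{lem:meet}, if $q,q'\in\mathbb{Q}_\gamma$ are compatible in $\mathbb{Q}$, then $q\wedge q'\in\mathbb{Q}_\gamma$.

\begin{lemma}\label{lem:amalg}
Let $\gamma\le\gamma'\le\kappa$, $q\in\mathbb{Q}_{\gamma'}$, $q_0\in\mathbb{Q}_\gamma$ and $q_0\le q{\upharpoonright}\gamma$. Then $q_0$ and $q$ have a common lower bound in $\mathbb{Q}_{\gamma'}$.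
\end{lemma}

\begin{proof}
Take $(r_{q_0},\,n_{q_0}\cup n_q{\upharpoonright}((\kappa\setminus\gamma)\times\omega_1))$. The two parts of the second component have disjoint sets of first coordinates, so it is admissible. The pair is below $q_0$ because it extends $q_0$, and below $q$ because $q_0\le q{\upharpoonright}\gamma$.
\end{proof}

\section{A maximal ideal and a chain of algebras}\label{sec:algebras}

The ultrafilter has to decide all $\mathfrak{c}$ subsets of $S$ in $\kappa$ stages, where $\kappa$ may be smaller than $\mathfrak{c}$, and at stage $\gamma$ nothing may yet have been decided that constrains the $\gamma$-th matrix. We therefore need to say which matrices an arbitrary set $Z\subseteq S$ depends on, and to see that these are few. This becomes possible modulo an ideal that is as large as (M2) permits: modulo such an ideal every set is described by the conditions.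

An \emph{ideal} on $S$ is a nonempty family of subsets closed under subsets and finite unions. By (M2) the ideal of finite sets contains no $A_q$. The union of a chain of ideals containing no $A_q$ is again such an ideal. By Zorn's lemma, fix an ideal $\mathcal{I}$ that is maximal among the ideals that contain all finite sets and contain no $A_q$, $q\in\mathbb{Q}$. Call the members of $\mathcal{I}$ \emph{null} and all other subsets of $S$ \emph{positive}. Let $F=\{S\setminus N:N\in\mathcal{I}\}$ be the dual filter, and write $Z\subseteq_{\mathcal{I}}Z'$ if $Z\setminus Z'$ is null. Every $A_q$ is positive, positive sets are infinite, and if a union of two sets is positive, so is one of them. The relation $\subseteq_{\mathcal{I}}$ is transitive; $Z\subseteq_{\mathcal{I}}Z'$ and $Z\subseteq_{\mathcal{I}}Z''$ imply $Z\subseteq_{\mathcal{I}}Z'\cap Z''$; and if $Z$ is positive and $Z\subseteq_{\mathcal{I}}Z'$, then $Z\cap Z'$ and $Z'$ are positive, as $Z=(Z\setminus Z')\cup(Z\cap Z')$.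

\begin{lemma}\label{lem:dense}
If $Z$ is positive, there is $q\in\mathbb{Q}$ with $A_q\subseteq_{\mathcal{I}}Z$.
\end{lemma}

\begin{proof}
The family $\{Y:Y\subseteq N\cup Z\text{ for some }N\in\mathcal{I}\}$ is an ideal that contains $\mathcal{I}$ and $Z\notin\mathcal{I}$. By maximality it contains some $A_q$. If $A_q\subseteq N\cup Z$, then $A_q\setminus Z\subseteq N$ is null.
\end{proof}

Say that $q$ \emph{decides} $Z$ if $A_q\subseteq_{\mathcal{I}}Z$ or $A_q\subseteq_{\mathcal{I}}S\setminus Z$. Both cannot hold, since $A_q$ is positive. If $q$ decides $Z$ and $q'\le q$, then $q'$ decides $Z$ in the same way. For $\gamma\le\kappa$ let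
\[
\mathfrak{B}_\gamma=\{Z\subseteq S:\ \{q\in\mathbb{Q}_\gamma:q\text{ decides }Z\}\text{ is dense in }\mathbb{Q}_\gamma\}.
\]
These are the sets that depend only on the $E_i$ and the first $\gamma$ matrices. Part (c) of the next lemma says that every set depends on boundedly many matrices, and part (d) that the sets in $\mathfrak{B}_\gamma$ are independent of the later matrices.

\begin{lemma}\label{lem:algebras}
\begin{enumerate}
\item[(a)] $\mathfrak{B}_\gamma$ is a subalgebra of $\mathcal{P}(S)$, $F\subseteq\mathfrak{B}_\gamma$, and $A_q\in\mathfrak{B}_\gamma$ for $q\in\mathbb{Q}_\gamma$.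
\item[(b)] If $\gamma<\gamma'\le\kappa$, then $\mathfrak{B}_\gamma\subseteq\mathfrak{B}_{\gamma'}$.
\item[(c)] $\bigcup_{\gamma<\kappa}\mathfrak{B}_\gamma=\mathcal{P}(S)$.
\item[(d)] If $B\in\mathfrak{B}_\gamma$ is positive, $r_q=\emptyset$ and $\operatorname{dom}n_q\cap(\gamma\times\omega_1)=\emptyset$, then $B\cap A_q$ is positive.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) A condition decides $Z$ if and only if it decides $S\setminus Z$, so $\mathfrak{B}_\gamma$ is closed under complements. Let $Z,Z'\in\mathfrak{B}_\gamma$ and $q\in\mathbb{Q}_\gamma$. Take $q'\le q$ deciding $Z$ and then $q''\le q'$ deciding $Z'$, both in $\mathbb{Q}_\gamma$. Either $A_{q''}\subseteq_{\mathcal{I}}Z$ and $A_{q''}\subseteq_{\mathcal{I}}Z'$, so $A_{q''}\subseteq_{\mathcal{I}}Z\cap Z'$; or $A_{q''}$ is $\subseteq_{\mathcal{I}}$ the complement of one of the two sets, hence of $Z\cap Z'$. So $Z\cap Z'\in\mathfrak{B}_\gamma$. If $Z\in F$, then $A_q\setminus Z$ is null for every $q$, so every condition decides $Z$. Finally let $q,q'\in\mathbb{Q}_\gamma$; we look for a condition below $q'$ that decides $A_q$. If $q,q'$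 are compatible, $q\wedge q'\in\mathbb{Q}_\gamma$ has $A_{q\wedge q'}\subseteq A_q$. If not, $A_{q'}\cap A_q$ is finite by Lemma~\ref{lem:meet}, so $A_{q'}\subseteq_{\mathcal{I}}S\setminus A_q$.

(b) Let $Z\in\mathfrak{B}_\gamma$ and $q\in\mathbb{Q}_{\gamma'}$. Pick $q_0\le q{\upharpoonright}\gamma$ in $\mathbb{Q}_\gamma$ deciding $Z$. Lemma~\ref{lem:amalg} gives a condition in $\mathbb{Q}_{\gamma'}$ below $q$ and below $q_0$; it decides $Z$.

(c) Let $Z\subseteq S$. First, the conditions deciding $Z$ are dense in $\mathbb{Q}$. Given $q$, one of the sets $A_q\cap Z$, $A_q\setminus Z$ is positive; call it $Y$, and take $q'$ with $A_{q'}\subseteq_{\mathcal{I}}Y$ by Lemma~\ref{lem:dense}. Then $q'$ decides $Z$, and $A_{q'}\subseteq_{\mathcal{I}}A_q$, so $A_q\cap A_{q'}$ is positive and hence infinite. By Lemma~\ref{lem:meet}, $q$ and $q'$ are compatible, and $q\wedge q'\le q$ decides $Z$.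

Now let $W$ be maximal among the antichains that consist of conditions deciding $Z$. Every $q\in\mathbb{Q}$ is compatible with some $w\in W$: take $q'\le q$ deciding $Z$; by maximality $q'$ is compatible with some $w\in W$. By Lemma~\ref{lem:cc}, $|W|\le\omega_1$, so at most $\omega_1$ ordinals occur as first coordinates in the domains of the $n_w$. Since $\kappa$ is regular and $\kappa>\omega_1$, we have $W\subseteq\mathbb{Q}_\gamma$ for some $\gamma<\kappa$. If $q\in\mathbb{Q}_\gamma$ and $w\in W$ is compatible with $q$, then $q\wedge w\in\mathbb{Q}_\gamma$ is below $q$ and decides $Z$. So $Z\in\mathfrak{B}_\gamma$.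

(d) We first find $q_0\in\mathbb{Q}_\gamma$ with $A_{q_0}\subseteq_{\mathcal{I}}B$. By Lemma~\ref{lem:dense} pick $q_1\in\mathbb{Q}$ with $A_{q_1}\subseteq_{\mathcal{I}}B$, and pick $q_0\le q_1{\upharpoonright}\gamma$ in $\mathbb{Q}_\gamma$ deciding $B$. By Lemma~\ref{lem:amalg} there is $q_2\le q_0,q_1$. It decides $B$ as $q_1$ does and also as $q_0$ does, so $A_{q_0}\subseteq_{\mathcal{I}}B$. Since $r_q=\emptyset$ and the domains of $n_{q_0}$ and $n_q$ have disjoint sets of first coordinates, $(r_{q_0},n_{q_0}\cup n_q)$ is a condition below $q_0$ and $q$. Hence the positive set $A_{q_0\wedge q}=A_{q_0}\cap A_q$ is $\subseteq_{\mathcal{I}}B\cap A_q$, and $B\cap A_q$ is positive.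
\end{proof}

At stage $\gamma$ we add the diagonal sets \eqref{eq:C} for $u=u^\gamma_\alpha$. Two things must be checked: that they depend only on the first $\gamma+1$ matrices, although each is an infinite union of sets in $\mathfrak{B}_{\gamma+1}$, and that adding them is consistent.

\begin{lemma}\label{lem:CinB}
Let $\gamma<\kappa$, $\alpha<\omega_1$, and let $\vec V$ be a decreasing sequence in $\mathfrak{B}_\gamma$. Then $C(u^\gamma_\alpha,\vec V)\in\mathfrak{B}_{\gamma+1}$.
\end{lemma}

\begin{proof}
Write $u=u^\gamma_\alpha$ and $C=C(u,\vec V)\subseteq D^\gamma_\alpha$. Let $q\in\mathbb{Q}_{\gamma+1}$. If $A_q\cap D^\gamma_\alpha$ is finite, then $A_q\subseteq_{\mathcal{I}}S\setminus C$ and $q$ decides $C$. Otherwise Lemma~\ref{lem:extend} gives $q_1\le q$ in $\mathbb{Q}_{\gamma+1}$ with $(\gamma,\alpha)\in\operatorname{dom}n_{q_1}$. Let $N=n_{q_1}(\gamma,\alpha)$. On $A_{q_1}$ we have $u\le N$, so the union becomes finite: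
\[
A_{q_1}\cap C=\bigcup_{m\le N}\bigl(A_{q_1}\cap\{u=m\}\cap V_m\bigr).
\]
The set $\{u\le m\}$ is $A_{q'}$ for $q'=(\emptyset,\{(\gamma,\alpha)\mapsto m\})\in\mathbb{Q}_{\gamma+1}$, and $\{u=m\}=\{u\le m\}\setminus\bigcup_{j<m}\{u\le j\}$. By Lemma~\ref{lem:algebras}(a),(b), $A_{q_1}\cap C\in\mathfrak{B}_{\gamma+1}$. Take $q_2\le q_1$ in $\mathbb{Q}_{\gamma+1}$ deciding $A_{q_1}\cap C$. Since $A_{q_2}\subseteq A_{q_1}$, we have $A_{q_2}\cap C=A_{q_2}\cap(A_{q_1}\cap C)$ and $A_{q_2}\setminus C=A_{q_2}\setminus(A_{q_1}\cap C)$, so $q_2$ decides $C$.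
\end{proof}

A family of subsets of $S$ has the \emph{finite intersection property} if any finitely many of its members have a common point. Recall that a subfamily of an algebra $\mathfrak{B}\subseteq\mathcal{P}(S)$ with this property extends to an \emph{ultrafilter of $\mathfrak{B}$}: a subfamily of $\mathfrak{B}$ that is closed under finite intersections, omits $\emptyset$, and contains $Z$ or $S\setminus Z$ for each $Z\in\mathfrak{B}$. If such an ultrafilter contains $F$, all its members are positive, since the complement of a null set is in $F$.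

\begin{lemma}\label{lem:fip}
Let $\gamma<\kappa$ and let $p_\gamma\supseteq F$ be an ultrafilter of $\mathfrak{B}_\gamma$. Then
\[
p_\gamma\cup\{C(u^\gamma_\alpha,\vec V):\alpha<\omega_1,\ \vec V\text{ a decreasing sequence in }p_\gamma\}
\]
has the finite intersection property.
\end{lemma}

\begin{proof}
Let $B\in p_\gamma$ and let pairs $(\alpha_i,\vec V^i)$, $i<m$, be given. The order of choices matters: first a bound $n$ that depends only on the $\alpha_i$, then the $n$-th terms of the sequences. Choose $n>e_\alpha(\beta)$ for all $\beta<\alpha$ in $\{\alpha_i:i<m\}$. Then $q=(\emptyset,\{(\gamma,\alpha_i)\mapsto n:i<m\})$ is a condition. The set $B'=B\cap\bigcap_{i<m}V^i_n$ is in $p_\gamma$, so it is a positive member of $\mathfrak{B}_\gamma$. By Lemma~\ref{lem:algebras}(d) there is $s\in B'\cap A_q$. For each $i$ we have $u^\gamma_{\alpha_i}(s)\le n$, so $s\in V^i_n\subseteq V^i_{u^\gamma_{\alpha_i}(s)}$. Thus $s\in B\cap\bigcap_{i<m}C(u^\gamma_{\alpha_i},\vec V^i)$.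
\end{proof}

\section{The ultrafilter}\label{sec:ultrafilter}

\begin{proof}[Proof of Theorem~\ref{thm:construction}]
Fix $\chi:\mathfrak{c}\to2$. We construct a point $p$ with the required properties and with $E_i^{\,\chi(i)}\in p$ for all $i<\mathfrak{c}$. Different $\chi$ then give different points, since one contains some $E_i$ and the other contains $S\setminus E_i$. This yields $2^{\mathfrak{c}}=2^{2^\omega}$ points.

\medskip
\noindent\emph{Construction.} We define ultrafilters $p_\gamma\supseteq F$ of $\mathfrak{B}_\gamma$ for $\gamma<\kappa$, increasing in $\gamma$. The set $E_i^{\,\chi(i)}$ is $A_q$ for $q=(\{i\mapsto\chi(i)\},\emptyset)\in\mathbb{Q}_0$, so $F\cup\{E_i^{\,\chi(i)}:i<\mathfrak{c}\}\subseteq\mathfrak{B}_0$ by Lemma~\ref{lem:algebras}(a). This family has the finite intersection property, because for finite $r\subseteq\chi$ the set $A_{(r,\emptyset)}$ is positive and so meets every member of $F$. Let $p_0$ be an ultrafilter of $\mathfrak{B}_0$ containing it. Given $p_\gamma$, the family in Lemma~\ref{lem:fip} is contained in $\mathfrak{B}_{\gamma+1}$ by Lemmas~\ref{lem:algebras}(b)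 and~\ref{lem:CinB}; let $p_{\gamma+1}$ be an ultrafilter of $\mathfrak{B}_{\gamma+1}$ containing it. For limit $\gamma<\kappa$, the increasing union $\bigcup_{\delta<\gamma}p_\delta\subseteq\mathfrak{B}_\gamma$ has the finite intersection property; let $p_\gamma$ be an ultrafilter of $\mathfrak{B}_\gamma$ containing it.

Put $p=\bigcup_{\gamma<\kappa}p_\gamma$. It is closed under finite intersections and omits $\emptyset$, and by Lemma~\ref{lem:algebras}(c) it contains $Z$ or $S\setminus Z$ for every $Z\subseteq S$. So $p$ is an ultrafilter on $S$. It contains $F$, hence all cofinite sets, so it is nonprincipal, and all its members are positive. Since $\kappa$ is regular, fewer than $\kappa$ members of $p$ always lie in a common $p_\gamma$. Together with the successor step this gives the property on which everything rests: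
\begin{enumerate}
\item[$(*)$] \emph{If $\mathcal{V}$ is a set of fewer than $\kappa$ decreasing sequences in $p$, there is $\gamma<\kappa$ such that $C(u^\gamma_\alpha,\vec V)\in p$ for all $\alpha<\omega_1$ and all $\vec V\in\mathcal{V}$.}
\end{enumerate}
Indeed, the sequences in $\mathcal{V}$ have fewer than $\kappa$ terms altogether because $\kappa$ is uncountable. Moreover, the constant sequence $V_n=S$ lies in every $p_\gamma$, so
\begin{equation}\label{eq:Dinp}
D^\gamma_\alpha\in p\qquad\text{for all }\gamma<\kappa,\ \alpha<\omega_1.
\end{equation}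

\medskip
\noindent\emph{$p$ is $\omega_2$-good.} Let $f:[\omega_1]^{<\omega}\to p$ be antimonotone and let $\vec V^\alpha=\langle V^\alpha_n:n<\omega\rangle$ be given by \eqref{eq:V}. These are $\omega_1<\kappa$ sequences, so $(*)$ gives one $\gamma$ with $C_\alpha=C(u^\gamma_\alpha,\vec V^\alpha)\in p$ for all $\alpha<\omega_1$. The sets $C_\alpha$ and the functions $u^\gamma_\alpha{\upharpoonright}C_\alpha$ satisfy (D1) by the definition \eqref{eq:C}. They satisfy (D2) by (M1), because $C_\alpha\cap C_\beta\subseteq D^\gamma_\alpha\cap D^\gamma_\beta$; here it matters that $\gamma$ is the same for all $\alpha$. By Lemmas~\ref{lem:diagonal} and~\ref{lem:reduction}(b), $p$ is $\omega_2$-good.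

\medskip
\noindent\emph{The functions $u_\gamma$.} For the remaining claims we look at the row $\alpha=\omega$ of each matrix. Let $u_\gamma=u^\gamma_\omega$ on $D^\gamma_\omega$ and $u_\gamma=0$ elsewhere. Then $u_\gamma$ is $p$-infinite. To see this, let $m<\omega$. As $e_\omega:\omega\to\omega$ is injective, there is $\beta<\omega$ with $e_\omega(\beta)\ge m$. By \eqref{eq:M1} the set $\{u^\gamma_\omega\le m\}\cap D^\gamma_\beta$ is finite, and $D^\gamma_\beta\in p$ by \eqref{eq:Dinp}, so $\{u^\gamma_\omega\le m\}\notin p$. Hence $\{u_\gamma>m\}=D^\gamma_\omega\setminus\{u^\gamma_\omega\le m\}\in p$.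

\medskip
\noindent\emph{$p$ is not a P-point.} By Lemma~\ref{lem:infinite}(b) it suffices to show that $u_0$ is not finite-to-one on any $Z\in p$. Suppose it is. Replacing $Z$ by $Z\cap D^0_\omega$, we may assume $Z\subseteq D^0_\omega$; then $Z\cap\{u^0_\omega\le m\}$ is finite for all $m$. Since $Z$ is positive, Lemma~\ref{lem:dense} gives $q$ with $A_q\subseteq_{\mathcal{I}}Z$. Then $A_q\cap D^0_\omega\supseteq A_q\cap Z$ is positive, hence infinite. By Lemma~\ref{lem:extend} there is $q_1\le q$ with $(0,\omega)\in\operatorname{dom}n_{q_1}$; let $m=n_{q_1}(0,\omega)$. Now $A_{q_1}\subseteq A_q\subseteq_{\mathcal{I}}Z$ and $A_{q_1}\subseteq\{u^0_\omega\le m\}$, so the positive set $A_{q_1}$ is $\subseteq_{\mathcal{I}}$ the finite set $Z\cap\{u^0_\omega\le m\}$. This is impossible, since a finite set is not positive.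

\medskip
\noindent\emph{$\mathrm{lcf}(p)=\kappa$.} Let $\mathcal{U}$ be a set of fewer than $\kappa$ many $p$-infinite functions. Apply $(*)$ to the sequences $\vec V^v=\langle\{v\ge n\}:n<\omega\rangle$, $v\in\mathcal{U}$. For the resulting $\gamma$ and each $v\in\mathcal{U}$, a point $s\in C(u^\gamma_\omega,\vec V^v)$ satisfies $v(s)\ge u^\gamma_\omega(s)=u_\gamma(s)$. So $u_\gamma\le_pv$ for all $v\in\mathcal{U}$. By Lemma~\ref{lem:infinite}(a), $\mathcal{U}$ is not coinitial, so $\mathrm{lcf}(p)\ge\kappa$. Taking for $\mathcal{U}$ the one-element sets, we see that $\{u_\gamma:\gamma<\kappa\}$ is coinitial, so $\mathrm{lcf}(p)\le\kappa$.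
\end{proof}

\begin{remark}
No hypothesis on $\kappa$ in Theorem~\ref{thm:construction} can be dropped. Let $p$ be an $\omega_2$-good non-P-point. Then $\mathrm{lcf}(p)\ge\omega_2$ by Theorem~\ref{thm:lower} and Lemma~\ref{lem:infinite}(a), and $\mathrm{lcf}(p)\le\mathfrak{c}$ by counting functions. Also $\mathrm{lcf}(p)$ is regular. Indeed, any two functions are $\le_p$-comparable, so a set that is not coinitial has a $p$-infinite lower bound. If a coinitial set of size $\mu=\mathrm{lcf}(p)$ were a union of fewer than $\mu$ sets of size less than $\mu$, then lower bounds for these sets would form a coinitial set of size less than $\mu$.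
\end{remark}
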